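\title{Complete K\"ahler manifolds diffeomorphic to $\mathbb{C}^n$ with no nonconstant holomorphic functions}

\begin{abstract}
We ask whether a complete K\"ahler manifold that is diffeomorphic to $\mathbb{C}^n$ must carry a nonconstant holomorphic function. The answer is yes for $n=1$ and no for every $n\ge 2$. The counterexamples are increasing unions of balls on which every plurisubharmonic function is constant, and the K\"ahler metric on the first ball can be prescribed arbitrarily. Each ball is embedded in the next by an automorphism of $\mathbb{C}^{n-1}\times\mathbb{C}^*$, in such a way that holomorphic disks through the missing hyperplane bound plurisubharmonic functions on half of the ball by their values on a fixed small open set. The K\"ahler form extends across that hyperplane after a multiple of $\log|w|$ is added to its potential.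
\end{abstract}

\section{The question and the answer}\label{sec:intro}

On a compact connected complex manifold every holomorphic function is constant, while on $\mathbb{C}^n$ holomorphic functions abound. This paper is about whether the smooth topology of $\mathbb{C}^n$, together with a good metric, forces holomorphic functions to exist.

\begin{quote}
Let $n\ge1$ and let $M$ be a complex manifold of complex dimension $n$ with a complete K\"ahler metric. Suppose that $M$ is diffeomorphic, as a smooth manifold, to $\mathbb{C}^n=\mathbb{R}^{2n}$. Does $M$ carry a nonconstant holomorphic function $f\colon M\to\mathbb{C}$?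
\end{quote}

Throughout, $B(R)$ is the open ball of radius $R$ about $0$ in $\mathbb{C}^n$ and $\overline B(R)$ is its closure. Plurisubharmonic functions take values in $[-\infty,\infty)$, and the function $-\infty$ counts as constant.

\begin{theorem}\label{thm:main}
\begin{itemize}
\item[(i)] If $n=1$, every such $M$ carries a nonconstant holomorphic function.
\item[(ii)] Let $n\ge2$ and let $\omega_1$ be any K\"ahler form on a neighborhood of a closed ball $\overline B(R_1)\subset\mathbb{C}^n$. There is a complete K\"ahler manifold $(M,\omega)$ of dimension $n$, diffeomorphic to $\mathbb{R}^{2n}$ and an increasing union of domains biholomorphic to balls, which contains $(B(R_1),\omega_1)$ as a holomorphically and isometrically embedded open subset, and on which every plurisubharmonic function is constant. In particular $M$ has no nonconstant holomorphic functions.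
\item[(iii)] For $M$ as in \textup{(ii)}, the form $\omega$ is $d$-exact but not of the form $i\partial\bar\partial\varphi$, and $H^1(M,\mathcal{O})\ne0$.
\end{itemize}
\end{theorem}

Part (i) is immediate. A Riemann surface diffeomorphic to $\mathbb{C}$ is simply connected and noncompact, so by the uniformization theorem it is biholomorphic to $\mathbb{C}$ or to the unit disk, and the coordinate $z$ is a nonconstant holomorphic function.

\subsection*{Why one would guess yes}
The two models from dimension one have analogues in every dimension: $\mathbb{C}^n$ with $\omega=i\partial\bar\partial|\xi|^2$, and the unit ball with $\omega=i\partial\bar\partial\varphi$, $\varphi=-\log(1-|\xi|^2)$. (The second metric is complete: $i\partial\bar\partial\varphi\ge i\partial\varphi\wedge\bar\partial\varphi$, so $\varphi$ is Lipschitz, and it tends to $+\infty$ at the boundary.) In general the hypotheses remove the evident ways in which functions are forced to be constant. Since $H^2(M,\mathbb{R})=0$, the K\"ahler form is exact, so Stokes' theorem gives $\int_Z\omega^k=0$ for a compact complex submanifold $Z$ of dimension $k>0$;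 the integrand is positive, so no such $Z$ exists. Completeness implies that $M$ is not isometric to a proper open piece of a larger connected manifold. It is then tempting to improve $\omega=d\eta$ to $\omega=i\partial\bar\partial\varphi$, as in the two models, and to build holomorphic functions from the strictly plurisubharmonic function $\varphi$. Part (iii) says that already the first of these steps fails.

\subsection*{What a counterexample must reconcile}
Our manifold is the union of an increasing sequence of open sets $M_1\subset M_2\subset\cdots$, each biholomorphic to a ball. It is obtained by embedding each ball $B(R_j)$ in the next by an injective holomorphic map $F_j$. Such a chain is diffeomorphic to $\mathbb{R}^{2n}$ for soft reasons, and completeness is arranged by making the metric large near the boundary of each ball. The difficulty lies in two demands that pull against each other.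

First, functions must die in the limit. Suppose that every holomorphic function on $M_j$ were a locally uniform limit of holomorphic functions on $M_{j+1}$. Take compact sets $K_j\subset M_j$ that exhaust $M$, a function $f_1$ that separates two points of $K_1$, and functions $f_{j+1}$ with $|f_{j+1}-f_j|<\epsilon2^{-j}$ on $K_j$. For small $\epsilon$ the limit is a nonconstant holomorphic function on $M$. So approximation must fail badly, and we make it fail as follows. We fix a small open set $O$ in the ball $K=\overline B(R)$ and embed $K$ in a larger ball $B(\tilde R)$ by a map $F$ such that, for a large part $P$ of $K$,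
\begin{equation}\label{eq:hull}
\sup_{F(P)}v\le\sup_{F(O)}v\qquad\text{for every plurisubharmonic $v$ on } B(\tilde R).
\end{equation}
If such sets $P$ eventually cover almost all of $M$, then a plurisubharmonic function on $M$ attains its maximum, and so it is constant.

Second, the K\"ahler form must extend from $F(K)$ to $B(\tilde R)$. The standard way to extend a K\"ahler form is to extend its potential as a strictly plurisubharmonic function, and \eqref{eq:hull} forbids exactly this. Take $\omega=i\partial\bar\partial|\xi|^2$ and $O=B(R/2)$, and let $P$ meet the sphere $|\xi|=R$. A plurisubharmonic $v$ on $B(\tilde R)$ with $v\circ F=|\xi|^2$ on $K$ would give $R^2\le R^2/4$. In particular $F$ cannot be an automorphism of $\mathbb{C}^n$, for then $v=|F^{-1}|^2$ is such a function.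

Both demands are met by working in
\[
X=\mathbb{C}^{n-1}\times\mathbb{C}^*=\{w\neq0\},
\]
where $w$ is the last coordinate. The map $F$ is a biholomorphism from the complement of a hyperplane onto $X$. The inequality \eqref{eq:hull} comes from holomorphic disks that cross $\{w=0\}$, so it constrains only functions defined across that hyperplane. The potential extends to $X$ without obstruction, and after adding $c\log|w|$, which does not change the form on $X$, it can be cut off near $\{w=0\}$. Section~\ref{sec:disks} describes the disks in $\mathbb{C}^2$, Section~\ref{sec:embed} constructs $F$, Section~\ref{sec:extend} extends the form, and Sections~\ref{sec:limit} and~\ref{sec:potential} prove (ii) and (iii).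

\section{Tools}\label{sec:tools}

\subsection*{Plurisubharmonic functions and K\"ahler forms}
A function $v\colon Y\to[-\infty,\infty)$ on a complex manifold is \emph{plurisubharmonic} (psh) if it is upper semicontinuous and $v\circ f$ is subharmonic or identically $-\infty$ for every holomorphic map $f$ from a disk to $Y$. We use the following standard facts. The composition of a psh function with a holomorphic map is psh. In a chart, $v(p)$ is at most the mean of $v$ over any ball centered at $p$. A psh function that attains its maximum on a connected manifold is constant. If $\Omega\subset\mathbb{C}$ is a bounded domain and $u$ is subharmonic near $\overline\Omega$, then $u\le\max_{\partial\Omega}u$ on $\overline\Omega$.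

A real function $v$ of class $C^2$ is psh if and only if $i\partial\bar\partial v\ge0$. A smooth $v$ with $i\partial\bar\partial v>0$ is called \emph{strictly psh}. A \emph{K\"ahler form} is a smooth closed positive real $(1,1)$-form $\omega$. Its metric is $|u|^2_\omega=\omega(u,Ju)$, where $J$ is the complex structure; thus $i\partial\bar\partial|y|^2$ gives twice the Euclidean metric, and a larger form gives longer curves. Curves are piecewise $C^1$.

\begin{lemma}\label{lem:potential}
Let $\omega$ be a real $(1,1)$-form on a complex manifold $Y$ with $\omega=d\eta$ for a real $1$-form $\eta$. If $H^1(Y,\mathcal{O})=0$, then $\omega=i\partial\bar\partial\varphi$ for a smooth real function $\varphi$. In particular every K\"ahler form on a ball is $i\partial\bar\partial\varphi$ with $\varphi$ strictly psh.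
\end{lemma}

\begin{proof}
Write $\eta=\eta^{1,0}+\eta^{0,1}$. The $(0,2)$-part of $d\eta$ is $\bar\partial\eta^{0,1}$, so this vanishes. By Dolbeault's theorem $H^1(Y,\mathcal{O})$ is the space of $\bar\partial$-closed $(0,1)$-forms modulo $\bar\partial$-exact ones, so $\eta^{0,1}=\bar\partial f$ with $f$ smooth. Since $\eta$ is real, $\eta^{1,0}=\partial\bar f$. The $(1,1)$-part of $d\eta$ gives
\[
\omega=\partial\bar\partial f+\bar\partial\partial\bar f=\partial\bar\partial(f-\bar f)=i\partial\bar\partial(2\operatorname{Im}f).
\]
On a ball closed forms are exact by the Poincar\'e lemma, and $H^1(\,\cdot\,,\mathcal{O})=0$.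
\end{proof}

\subsection*{A smooth maximum}
Fix an even, smooth, convex function $\theta\colon\mathbb{R}\to\mathbb{R}$ with $\theta(t)=|t|$ for $|t|\ge1$, for instance the convolution of $|t|$ with an even bump function of integral $1$ supported in $[-1,1]$. By convexity $|\theta'|\le1$. Put $\mathsf{M}(a,b)=\frac12\bigl(a+b+\theta(a-b)\bigr)$. Then $\mathsf{M}(a,b)=\max(a,b)$ where $|a-b|\ge1$, and for smooth functions $a,b$,
\[
i\partial\bar\partial\,\mathsf{M}(a,b)=\frac{1+\theta'}2\,i\partial\bar\partial a+\frac{1-\theta'}2\,i\partial\bar\partial b+\frac{\theta''}2\,i\partial(a-b)\wedge\bar\partial(a-b),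
\]
with $\theta',\theta''$ evaluated at $a-b$. The first two terms form a convex combination and the third is nonnegative, so $\mathsf{M}(a,b)$ is strictly psh when $a$ and $b$ are. If $a-b\ge2$ at a point, then $\mathsf{M}(a,b)=a$ near that point. This is how we glue $\mathsf{M}(a,b)$ to $a$, or to $b$, along a hypersurface.

\subsection*{Approximation in the plane}
Let $Q\subset\mathbb{C}$ be compact and let $\widehat{\mathbb{C}}$ be the Riemann sphere.
\begin{itemize}
\item \emph{Runge.} If $\Lambda\subset\widehat{\mathbb{C}}\setminus Q$ meets every component of $\widehat{\mathbb{C}}\setminus Q$, then every function holomorphic near $Q$ is a uniform limit on $Q$ of rational functions with poles in $\Lambda$.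
\item \emph{Mergelyan.} If $\mathbb{C}\setminus Q$ is connected, then every continuous function on $Q$ that is holomorphic in the interior of $Q$ is a uniform limit of polynomials.
\item \emph{Hartogs--Rosenthal.} If $Q$ has zero area, then every continuous function on $Q$ is a uniform limit of rational functions with poles off $Q$.
\end{itemize}

\section{Two families of disks that fill each other's gaps}\label{sec:disks}

The mechanism behind \eqref{eq:hull} is two-dimensional. In this section the coordinates are $(z,w)\in\mathbb{C}^2$ and $X=\mathbb{C}\times\mathbb{C}^*$. We look for a compact set $S\subset X$ that can be placed inside an embedded ball in $X$ and that controls psh functions on a set much larger than itself.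

\subsection*{One circle}
Let $\Omega_1=\{|w-1|<2\}$, a disk containing $0$, and let $T=\{|z|\le1\}\times\partial\Omega_1$. If $v$ is psh near the bidisk $\{|z|\le1\}\times\overline\Omega_1$, the maximum principle on the horizontal disks $\{t\}\times\overline\Omega_1$ gives $v\le\max_Tv$ on the bidisk. But $T$ does not fit into an embedded ball in $X$: the integral of $dw/w$ vanishes over every loop in a simply connected subset of $X$, and it equals $2\pi i$ over $\{0\}\times\partial\Omega_1$.

So we cut an open arc $I_1$ out of the circle and keep $S_1=\{|z|\le1\}\times J_1$, where $J_1=\partial\Omega_1\setminus I_1$. Now the loop is gone, but so is the estimate. For $w_0\notin J_1$, Runge's theorem gives a polynomial $p$ close to $0$ on $J_1$ and close to $1$ at $w_0$, and $v=|p(w)|$ is larger over $w_0$ than on $S_1$. The remedy is a second family of disks, over a second circle with a gap $I_2$, arranged so that the points missing from the boundaries of either family are \emph{interior} points of disks of the other family. The maximum of $v$ over the missing points then cannot exceed its maximum over the points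 we kept.

\subsection*{The planar configuration}
Let (see Figure~\ref{fig:arcs})
\begin{gather*}
\Omega_1=\{|w-1|<2\},\qquad \Omega_2=\{|w+1|<2\},\qquad D=\{|w-\tfrac12|\le\tfrac3{10}\},\\
I_1=\{w\in\partial\Omega_1:\operatorname{Re}w<-\tfrac9{10}\},\qquad I_2=-I_1\subset\partial\Omega_2,\\
J_i=\partial\Omega_i\setminus I_i,\qquad J=J_1\cup J_2,\qquad c_\pm=\pm i\sqrt3 .
\end{gather*}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.05]
\draw[very thick] (1,0) ++(-161.8:2) arc (-161.8:161.8:2);
\draw[very thick] (-1,0) ++(18.2:2) arc (18.2:341.8:2);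
\draw[dashed] (1,0) ++(161.8:2) arc (161.8:198.2:2);
\draw[dashed] (-1,0) ++(-18.2:2) arc (-18.2:18.2:2);
\fill[gray!40] (0.5,0) circle (0.3);
\node at (0.5,0) {\small $D$};
\fill (0,0) circle (1.3pt) node[left] {\small $0$};
\fill (0,1.732) circle (1.6pt) node[above=3pt] {\small $c_+$};
\fill (0,-1.732) circle (1.6pt) node[below=3pt] {\small $c_-$};
\node at (3.35,0) {$J_1$};
\node at (-3.35,0) {$J_2$};
\node at (-1.3,0) {$I_1$};
\node at (1.3,0) {$I_2$};
\end{tikzpicture}
\caption{The circles $|w-1|=2$ and $|w+1|=2$ in the $w$-plane. From each an open arc is removed ($I_1$, $I_2$, dashed) that lies inside the other circle. The remaining arcs $J_1,J_2$ cross at $c_\pm=\pm i\sqrt3$; the complement of $J_1\cup J_2$ has one bounded component, which contains $0$ and the disk $D$.}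
\label{fig:arcs}
\end{figure}

For $w=x+iy\in\partial\Omega_1$ we have
\begin{equation}\label{eq:circle}
|w|^2=3+2x,\qquad |w+1|^2=4+4x .
\end{equation}
Hence $\overline{I_1}\subset\Omega_2$ and, by the symmetry $w\mapsto-w$, $\overline{I_2}\subset\Omega_1$. Also $J_1\cap J_2=\partial\Omega_1\cap\partial\Omega_2=\{c_+,c_-\}$. On $D$ we have $|w-1|\le\frac45$ and $|w+1|\le\frac95$, so $D$ lies in the lens $\Omega_1\cap\Omega_2$; the lens contains $0$, and $0\notin D$.

\begin{lemma}\label{lem:approx}
\begin{itemize}
\item[(a)] Every continuous function on $J$ is a uniform limit of functions in $\mathcal{O}(\mathbb{C}^*)$.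
\item[(b)] For every $\epsilon>0$ there is $q\in\mathcal{O}(\mathbb{C}^*)$ with $|q|<\epsilon$ on $J$ and $|q-1|<\epsilon$ on $D$.
\end{itemize}
\end{lemma}

\begin{proof}
The map $w\mapsto(w-c_-)/(w-c_+)$ sends the two circles to two lines through $0$, so the circles cut $\widehat{\mathbb{C}}$ into four connected pieces: the exterior $\widehat{\mathbb{C}}\setminus(\overline\Omega_1\cup\overline\Omega_2)$, the lens, and the crescents $\Omega_2\setminus\overline\Omega_1$ and $\Omega_1\setminus\overline\Omega_2$. Every point of $I_1$ is in the closure of the lens and of the first crescent, and every point of $I_2$ is in the closure of the lens and of the second. So the open set $V=(\Omega_1\cup\Omega_2)\setminus J$, which is the union of the lens, the crescents, $I_1$ and $I_2$, is connected, and $\widehat{\mathbb{C}}\setminus J$ has exactly two components: the exterior, containing $\infty$, and $V$, containing $0$. The lens minus $D$ is still connected, because the lens is convex and so each point can be joined radially to a circle slightly larger than $\partial D$. Hence $\widehat{\mathbb{C}}\setminus(J\cup D)$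 also has two components, the exterior and $V\setminus D\ni0$.

For (a), approximate by a rational function with poles off $J$ (Hartogs--Rosenthal) and then by one with poles in $\{0,\infty\}$ (Runge). For (b), apply Runge's theorem with $\Lambda=\{0,\infty\}$ to the function equal to $0$ near $J$ and $1$ near $D$.
\end{proof}

\subsection*{The second family}
The disks of the second family are graphs $z=\alpha(w)+\tau\beta(w)$ over $\overline\Omega_2$, with $|\tau|\le1$. Over $I_2$ they must pass through $|z|\le1$, so that their missing boundary points lie on horizontal disks; thus $\alpha$ and $\beta$ should be small on $I_2$. Over $I_1$ they must sweep out all of $|z|\le1$; thus $\alpha$ should be small and $\beta$ large on $I_1$. There is a third requirement. The set $J$ contains the outer boundary of $\Omega_1\cup\Omega_2$, a loop around $0$ that changes from $J_1$ to $J_2$ at $c_\pm$. To prevent this loop from lifting to our set, the two families must be far apart over $c_\pm$; thus $\alpha(c_\pm)$ should be large. Since $w^2$ is near $1$ on the gaps and equals $-3$ at $c_\pm$, we take, for an integer $N\ge1$,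
\[
\alpha(w)=\tfrac14\Bigl(1-\frac{w^2}2\Bigr)^N,\qquad\beta(w)=e^{-w},\qquad g_\tau=\alpha+\tau\beta\quad(|\tau|\le1).
\]
Let $w=x+iy\in\overline{I_1}$, so $-1\le x\le-\frac9{10}$. By \eqref{eq:circle}, $|w|^2\le1.2$ and $\operatorname{Re}w^2=2x^2-|w|^2=2x^2-2x-3$. The last expression decreases in $x$ on this interval, so it is at least its value $0.42$ at $x=-\frac9{10}$. Therefore
\[
\Bigl|1-\frac{w^2}2\Bigr|^2=1-\operatorname{Re}w^2+\frac{|w|^4}4\le1-0.42+0.36=0.94 .
\]
Since $\alpha$ is even, $|\alpha|\le\frac14$ on $\overline{I_1}\cup\overline{I_2}$. Moreover $|\beta|\ge e^{0.9}>2$ on $\overline{I_1}$, $|\beta|<\frac12$ on $\overline{I_2}$, $|\beta|\le e^3$ on $\overline\Omega_2$, and $\alpha(c_\pm)=\frac14(\frac52)^N$. Consequently: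
\begin{itemize}
\item[(G1)] if $w\in\overline{I_2}$ and $|\tau|\le1$, then $|g_\tau(w)|\le\frac14+\frac12<1$;
\item[(G2)] if $w\in\overline{I_1}$ and $|t|\le1$, then $t=g_\tau(w)$ for $\tau=(t-\alpha(w))/\beta(w)$, and $|\tau|\le\frac58<1$.
\end{itemize}
Define the boundary pieces that we keep, and the union of all disks, by
\begin{gather*}
S_1=\{|z|\le1\}\times J_1,\qquad S_2=\{(g_\tau(w),w):|\tau|\le1,\ w\in J_2\},\\
\Gamma=\bigl(\{|z|\le1\}\times\overline\Omega_1\bigr)\cup\{(g_\tau(w),w):|\tau|\le1,\ w\in\overline\Omega_2\}.
\end{gather*}
Each $S_i$ is homeomorphic to the product of an arc and a disk. Since $|\beta(c_\pm)|=1$, the sets $S_1$ and $S_2$ are disjoint as soon as $\alpha(c_\pm)>2$, and then $S_1\cup S_2$ contains no loop around $\{w=0\}$.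

\begin{lemma}\label{lem:hull}
Let $N\ge1$. If $v$ is psh on a neighborhood of $\Gamma$ in $\mathbb{C}^2$, then $v\le\max_{S_1\cup S_2}v$ on $\{|z|\le1\}\times\overline\Omega_1$.
\end{lemma}

\begin{proof}
Let $s=\max_{S_1\cup S_2}v$. Let $Q_1=\{|z|\le1\}\times\overline{I_1}$ and $Q_2=\{(g_\tau(w),w):|\tau|\le1,\ w\in\overline{I_2}\}$ be the closures of the missing boundary pieces, and let $m=\max_{Q_1\cup Q_2}v$. We show that $m\le s$. Suppose $m>s$.

Suppose first that $m$ is attained at $(t,w^*)\in Q_1$. By (G2) there is $\tau$ with $|\tau|\le1$ and $g_\tau(w^*)=t$. The function $u(w)=v(g_\tau(w),w)$ is subharmonic near $\overline\Omega_2$. It is at most $s$ on $J_2$ and at most $m$ on $I_2$, so $u\le m$ on $\overline\Omega_2$. Since $u(w^*)=m$ and $w^*\in\overline{I_1}$ is an interior point of $\Omega_2$, we get $u\equiv m$ on $\Omega_2$. But at a point $\zeta\in J_2$ we have $u(\zeta)\le s<m$, so $u<m$ near $\zeta$ by upper semicontinuity. This is a contradiction.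

Suppose next that $m$ is attained at $(z^*,w^*)\in Q_2$. By (G1) $|z^*|<1$, so $u(w)=v(z^*,w)$ is subharmonic near $\overline\Omega_1$, at most $s$ on $J_1$ and at most $m$ on $I_1$. Since $u(w^*)=m$ and $w^*\in\overline{I_2}\subset\Omega_1$, we get $u\equiv m$ on $\Omega_1$, which contradicts $u<m$ near the points of $J_1$.

So $m\le s$. For $|t|\le1$ the function $w\mapsto v(t,w)$ is at most $s$ on $\partial\Omega_1=J_1\cup I_1$, hence on $\overline\Omega_1$.
\end{proof}

\begin{remark}\label{rem:log}
It is essential that $v$ be defined across $\{w=0\}$. By \eqref{eq:circle} and symmetry, $|w|^2\ge\frac65$ on $J$, while $|w|\le\frac45$ on $D$. So $v=-\log|w|$, which is psh on $X$, is negative on $S_1\cup S_2$ and positive on $\{|z|\le1\}\times D$.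
\end{remark}

\section{Embedding a ball}\label{sec:embed}

Now let $n\ge2$. Points of the source space are $\xi=(\xi_1,\xi',\xi_n)$ and points of the target are $y=(z,z',w)$, with $\xi',z'\in\mathbb{C}^{n-2}$. The middle coordinates only ride along; for $n=2$ they are absent, and the reader may ignore them, and the polynomial $k$ below, at first.

\begin{proposition}\label{prop:embed}
Let $n\ge2$, $K=\overline B(R)\subset\mathbb{C}^n$, and let $O\subset B(R)$ be open and nonempty. There are compact sets $P^+,P^-$ with $P^+\cup P^-=K$ such that for each $P\in\{P^+,P^-\}$ there exist an open set $W\subset\mathbb{C}^n$ containing $K$, a biholomorphic map $F\colon W\to X$ and a number $\tilde R>1$ with $F(K)\subset B(\tilde R-1)$ for which \eqref{eq:hull} holds.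
\end{proposition}

The aim is to make $F(O)$ contain $S_1\cup S_2$ while $F(P)$ lies in $\{|z|\le1\}\times D$; then Lemma~\ref{lem:hull} gives \eqref{eq:hull}. We use an affine map and two automorphisms of $X$. The affine map separates $P$ from a piece of $O$ in the $z$-coordinate and puts all of $K$ near $w=1$. The first automorphism multiplies $w$ by a function of $z$; it lays two thin strips of $O$ over $J_1$ and $J_2$ and moves $P$ over $D$. Now the two sets are separated in the $w$-coordinate. The second automorphism acts on $z$ by an affine map depending on $w$; it expands the strips over $J$ and contracts $P$ over $D$.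

\begin{proof}
\emph{The affine map.} Choose a closed ball of center $o$ and radius $3\delta$ inside $O$; then $3\delta\le R$. Put
\[
P^\pm=\{\xi\in K:\pm\operatorname{Re}(\xi_1-o_1)\ge0\}.
\]
Fix a sign $\sigma=\pm1$, let $P$ be the corresponding set, and let $p=o-2\sigma\delta e_1$ with $e_1=(1,0,\dots,0)$. The closed ball of center $p$ and radius $\delta$ lies in $O$, and $\sigma\operatorname{Re}(\xi_1-p_1)\ge2\delta$ on $P$. Let $\rho=\delta/(16R)<1$ and
\[
A(\xi)=\Bigl(\frac{8\sigma}\delta(\xi_1-p_1),\ \frac{\xi'-p'}{8R},\ 1+\frac{\xi_n-p_n}{8R}\Bigr).
\]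
This is an affine automorphism of $\mathbb{C}^n$ with the following properties.
\begin{itemize}
\item[(A1)] On $A(K)$ we have $|z'|\le\frac14$ and $|w-1|\le\frac14$, because $|\xi-p|<2R$ on $K$. In particular $A(K)\subset X$.
\item[(A2)] $A(O)\supset\{|z|\le4,\ |z'|\le\rho,\ |w-1|\le\rho\}$. Indeed, for the preimage $\xi$ of such a point each of $|\xi_1-p_1|$, $|\xi'-p'|$, $|\xi_n-p_n|$ is at most $\delta/2$, so $|\xi-p|\le\sqrt3\,\delta/2<\delta$.
\item[(A3)] On $A(P)$ we have $z\in E:=\{\operatorname{Re}z\ge16,\ |z|\le1/\rho\}$, a compact convex set.
\end{itemize}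

\emph{Moving $w$.} Let $\Sigma=[0,1]\cup[2,3]$ and $\theta_0=\arccos(-0.95)$, and define $\gamma\colon\Sigma\to J$ by
\[
\gamma(s)=1+2e^{i\theta_0(2s-1)},\qquad\gamma(2+s)=-\overline{\gamma(s)}\qquad(0\le s\le1).
\]
A point $1+2e^{i\theta}$ lies in $J_1$ exactly when $\cos\theta\ge-0.95$, so $\gamma$ maps $[0,1]$ homeomorphically onto $J_1$. Since $J_1$ is symmetric under conjugation and $J_2=-J_1$, it maps $[2,3]$ homeomorphically onto $J_2$. If $s_\pm\in[0,1]$ are the points with $\gamma(s_\pm)=c_\pm$, then $\gamma(2+s_\pm)=-\overline{c_\pm}=c_\pm$. These are the only coincidences of values of $\gamma$, because $J_1\cap J_2=\{c_\pm\}$.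

As $0\notin J$, there is a continuous $\ell\colon\Sigma\to\mathbb{C}$ with $e^\ell=\gamma$. The complement of $\Sigma\cup E$ is connected: a vertical line meets at most one of the three convex sets $[0,1]$, $[2,3]$, $E$, so from any point of the complement one of the two vertical rays escapes to infinity. By Mergelyan's theorem there are polynomials $h,k$ with
\[
|h-\ell|<\tfrac\rho8,\ \ |k|<\tfrac14\ \ \text{on }\Sigma;\qquad|h-\log\tfrac12|<\tfrac18,\ \ |k-\log\rho|<\tfrac14\ \ \text{on }E .
\]
By uniform continuity there is $r\in(0,\frac12]$ such that $|h(z)-\ell(s)|\le\frac\rho4$ and $|k(z)|\le\frac12$ whenever $s\in\Sigma$ and $|z-s|\le r$. Let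
\[
\Theta_1(z,z',w)=\bigl(z,\ e^{k(z)}z',\ e^{h(z)}w\bigr),
\]
an automorphism of $X$. We claim that
\begin{align}
\Theta_1(A(O))&\supset\{(z,z',\gamma(s)):s\in\Sigma,\ |z-s|\le r,\ |z'|\le\tfrac\rho2\},\label{eq:strips}\\
\Theta_1(A(P))&\subset\{z\in E,\ |z'|\le\tfrac\rho2,\ w\in D\}.\label{eq:overD}
\end{align}
We use $|e^\zeta-1|\le2|\zeta|$ for $|\zeta|\le1$. The preimage under $\Theta_1$ of a point on the right of \eqref{eq:strips} is $(z,e^{-k(z)}z',e^{\ell(s)-h(z)})$. It satisfies $|z|\le4$, $|e^{-k(z)}z'|\le e^{1/2}\rho/2<\rho$ and $|e^{\ell(s)-h(z)}-1|\le\rho/2$, so it lies in $A(O)$ by (A2). For \eqref{eq:overD}, take $(z,z'_1,w_1)\in A(P)$ and let $(z,z',w)$ be its image. Then $z\in E$ by (A3), and (A1) gives $|z'|\le\rho e^{1/4}/4\le\rho/2$. Further $2w=e^\zeta w_1$ with $|\zeta|<\frac18$, so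
\[
|2w-1|\le|e^\zeta-1|\,|w_1|+|w_1-1|\le\tfrac14\cdot\tfrac54+\tfrac14<\tfrac35,
\]
which says that $w\in D$.

\emph{Moving $z$.} By \eqref{eq:strips}, over each point $w=\gamma(s)$ we own a $z$-disk of radius $r$ about $s$. We want to enlarge it so that it covers the fiber of $S_1$ or $S_2$, whose center is
\[
b(s)=0\quad(s\in[0,1]),\qquad b(s)=\alpha(\gamma(s))\quad(s\in[2,3]),
\]
and whose radius is at most $e^3$. Try a map $z\mapsto\mu(z-g_0(w))$ with a constant factor $\mu$. It sends $s$ to $b(s)$ if
\begin{equation}\label{eq:g0}
g_0(\gamma(s))=s-b(s)/\mu .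
\end{equation}
Over $c_\pm$ one affine map has to serve two disks, centered at $s_\pm$ and $2+s_\pm$, and \eqref{eq:g0} is consistent exactly when $s_\pm=2+s_\pm-\alpha(c_\pm)/\mu$. This forces $\mu=\frac12\alpha(c_\pm)$, and it is here that the freedom to make $\alpha(c_\pm)$ large is used. Choose $N$ so large that
\[
\mu:=\tfrac12\alpha(c_\pm)=\tfrac18\bigl(\tfrac52\bigr)^N\ge\frac{2(e^3+1)}r .
\]
This fixes $\alpha$, $S_2$ and $\Gamma$. Then \eqref{eq:g0} defines a function $g_0$ on $J$ that is continuous on each of the closed arcs $J_1,J_2$, hence on $J$.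

Over $D$ we want the factor $\lambda=\rho/4$ and no translation. Fix $\eta\in(0,\frac12]$ with $2\eta(\mu+\max_J|\alpha|)\le1$. There are $a,g\in\mathcal{O}(\mathbb{C}^*)$ with
\begin{equation}\label{eq:ag}
|a-\log\mu|\le\eta,\ \ |g-g_0|\le\eta\ \ \text{on }J;\qquad|a-\log\lambda|\le\eta,\ \ |g|\le\eta\ \ \text{on }D.
\end{equation}
Indeed, by Lemma~\ref{lem:approx}(a) take $g_1\in\mathcal{O}(\mathbb{C}^*)$ with $|g_1-g_0|\le\eta/2$ on $J$. Let $L$ be the larger of $\max_{J\cup D}|g_1|$ and $\log(\mu/\lambda)>0$, take $q$ from Lemma~\ref{lem:approx}(b) with $\epsilon=\eta/(2L)$, and put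
\[
g=(1-q)g_1,\qquad a=(1-q)\log\mu+q\log\lambda .
\]
Then $g-g_0=(g_1-g_0)-qg_1$ and $a-\log\mu=-q\log(\mu/\lambda)$ on $J$, and $a-\log\lambda=(1-q)\log(\mu/\lambda)$ on $D$. These identities and $g=(1-q)g_1$ give \eqref{eq:ag}.

Let
\[
\Theta_2(z,z',w)=\bigl(e^{a(w)}(z-g(w)),\ z',\ w\bigr),
\]
an automorphism of $X$, and put $W=A^{-1}(X)$ and $F=\Theta_2\circ\Theta_1\circ A$. Then $W\supset K$ by (A1), and $F\colon W\to X$ is biholomorphic.

Let $w=\gamma(s)$. Since $e^\eta<2$, we have $\mu/2\le|e^{a(w)}|\le2\mu$. So $\Theta_2$ maps the disk $|z-s|\le r$ over $w$ onto a disk of radius at least $r\mu/2\ge e^3+1$. By \eqref{eq:g0} its center differs from $b(s)$ by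
\[
e^{a(w)}(s-g(w))-b(s)=\bigl(e^{a(w)-\log\mu}-1\bigr)b(s)+e^{a(w)}\bigl(g_0(w)-g(w)\bigr),
\]
which has modulus at most $2\eta\max_J|\alpha|+2\mu\eta\le1$. So the image contains the disk of radius $e^3$ about $b(s)$. For $s\in[0,1]$ this disk contains $|z|\le1$, and for $s\in[2,3]$ it contains $\{g_\tau(w):|\tau|\le1\}$ because $|\beta(w)|\le e^3$. For $w\in D$ and $z\in E$ we have $|e^{a(w)}(z-g(w))|\le2\lambda(1/\rho+1)=(1+\rho)/2\le1$. With \eqref{eq:strips} and \eqref{eq:overD} we obtain
\[
F(O)\supset\{|z'|\le\tfrac\rho2,\ (z,w)\in S_1\cup S_2\},\qquad F(P)\subset\{|z|\le1,\ |z'|\le\tfrac\rho2,\ w\in D\}.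
\]

\emph{The estimate.} Choose $\tilde R>1$ so that $B(\tilde R-1)$ contains $F(K)$ and $\{|z'|\le\frac\rho2,\ (z,w)\in\Gamma\}$. Let $v$ be psh on $B(\tilde R)$ and let $(z_0,z_0',w_0)\in F(P)$. The function $(z,w)\mapsto v(z,z_0',w)$ is psh near $\Gamma$, and $(z_0,w_0)\in\{|z|\le1\}\times\Omega_1$. By Lemma~\ref{lem:hull}, $v(z_0,z_0',w_0)$ is at most the maximum of $v(\,\cdot\,,z_0',\,\cdot\,)$ over $S_1\cup S_2$, hence at most $\sup_{F(O)}v$.
\end{proof}

The map $\Theta_1$ is an automorphism of $\mathbb{C}^n$; the puncture is used only in $\Theta_2$, and there it cannot be avoided. If $a$ were entire, then $|e^{-a}|$ would be at most $2/\mu$ on the outer boundary of $\Omega_1\cup\Omega_2$, which lies in $J$, and at least $1/(2\lambda)$ on $D$, against the maximum principle. The hypothesis $n\ge2$ enters through the two separate coordinates $z$ and $w$. We treat only half of $K$ because the polynomial $h$ is prescribed differently on $\Sigma$ and on $E$, so these sets must be disjoint.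

\section{Extending the K\"ahler form}\label{sec:extend}

\begin{proposition}\label{prop:extend}
Let $K=\overline B(R)$, let $W\subset\mathbb{C}^n$ be an open set containing $K$, let $F\colon W\to X$ be biholomorphic, and let $\tilde R>1$ satisfy $F(K)\subset B(\tilde R-1)$. For every K\"ahler form $\omega$ on a neighborhood of $K$ there is a K\"ahler form $\tilde\omega$ on $B(\tilde R+1)$ such that
\begin{itemize}
\item[(a)] $F^*\tilde\omega=\omega$ near $K$;
\item[(b)] every curve in $\overline B(\tilde R)$ from $\{|y|\le\tilde R-1\}$ to $\{|y|=\tilde R\}$ has $\tilde\omega$-length at least $1$.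
\end{itemize}
\end{proposition}

\begin{proof}
Choose $R<R'<R''$ such that $\omega$ is defined on a ball slightly larger than $\overline B(R'')$. By Lemma~\ref{lem:potential}, $\omega=i\partial\bar\partial\varphi$ on that ball with $\varphi$ strictly psh.

\emph{From $K$ to $X$.} In the source coordinates $K$ is a round ball, and $\varphi$ can be handed over to a steep multiple of $|\xi|^2$. Let
\[
\psi=\min_{\overline B(R'')}\varphi-2+T\,(|\xi|^2-R'^2),
\]
with $T>0$ so large that $\psi\ge\varphi+2$ on $|\xi|=R''$. Also $\psi\le\varphi-2$ on $|\xi|=R'$. Let $\tilde\varphi$ be $\varphi$ for $|\xi|\le R'$, $\mathsf{M}(\varphi,\psi)$ for $R'\le|\xi|\le R''$, and $\psi$ for $|\xi|\ge R''$. The definitions agree near the two spheres, so $\tilde\varphi$ is strictly psh on $\mathbb{C}^n$, and it equals $\varphi$ near $K$. Because $F$ maps $W$ \emph{onto} $X$, the function $\hat\varphi=\tilde\varphi\circ F^{-1}$ is strictly psh on all of $X$, and $\hat\varphi\circ F=\varphi$ near $K$.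

\emph{Across $\{w=0\}$.} We have no control of $\hat\varphi$ as $w\to0$, and we want to replace it there by $|y|^2$. For the gluing the potential has to lie below $|y|^2$ on one hypersurface $|w|=\text{const}$ and above it on a larger one. Adding $c\log|w|$ achieves this, and it does not change $i\partial\bar\partial\hat\varphi$ because $\partial\bar\partial\log|w|=0$ on $X$. Since $F(K)$ is a compact subset of $X$, there is $\varepsilon>0$ with $|w|>3\varepsilon$ on $F(K)$. Let $C$ be the maximum of $|\hat\varphi|$ on $\{|y|\le\tilde R+1,\ \varepsilon\le|w|\le3\varepsilon\}$ (if this set is empty, decrease $\varepsilon$), and take $c>0$ with $c\log\frac32\ge C+(\tilde R+1)^2+2$. Put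
\[
a_1=\hat\varphi+c\log\frac{|w|}{2\varepsilon},\qquad b_1=|y|^2 .
\]
For $|y|\le\tilde R+1$ we have
\begin{align*}
a_1-b_1&\ge-C+c\log\tfrac32-(\tilde R+1)^2\ge2&&\text{on }|w|=3\varepsilon,\\
a_1-b_1&\le C-c\log2\le-2&&\text{on }|w|=\varepsilon .
\end{align*}
Let $\varphi'$ be $a_1$ for $|w|\ge3\varepsilon$, $\mathsf{M}(a_1,b_1)$ for $\varepsilon\le|w|\le3\varepsilon$, and $b_1$ for $|w|\le\varepsilon$. Then $\varphi'$ is strictly psh on $B(\tilde R+1)$. Near $F(K)$ it equals $a_1$, so $i\partial\bar\partial\varphi'=i\partial\bar\partial\hat\varphi$ there, and $F^*(i\partial\bar\partial\varphi')=\omega$ near $K$.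

\emph{A wide collar.} Let $\chi\colon\mathbb{R}\to\mathbb{R}$ be smooth and convex, zero on $(-\infty,(\tilde R-1)^2]$, with $\chi'>0$ beyond, and put $\tilde\omega=i\partial\bar\partial\bigl(\varphi'+T'\chi(|y|^2)\bigr)$ with $T'>0$. We have
\[
i\partial\bar\partial\chi(|y|^2)=\chi'\,i\partial\bar\partial|y|^2+\chi''\,i\partial|y|^2\wedge\bar\partial|y|^2\ge\chi'\,i\partial\bar\partial|y|^2\ge0 .
\]
So $\tilde\omega$ is K\"ahler, and the added term vanishes on $B(\tilde R-1)\supset F(K)$, which gives (a). On the shell $\tilde R-\frac12\le|y|\le\tilde R$ we have $\chi'\ge m:=\chi'((\tilde R-\frac12)^2)>0$, so $\tilde\omega\ge T'm\,i\partial\bar\partial|y|^2$. A curve as in (b) crosses this shell and has Euclidean length at least $\frac12$ in it, so its $\tilde\omega$-length is at least $\frac12\sqrt{2T'm}$. Take $T'=2/m$.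
\end{proof}

The form survives this step, but its potential does not: on $K$ the new potential pulls back to $\varphi+c\log|w\circ F|$ plus a constant. For the map $F$ of Proposition~\ref{prop:embed} this agrees with \eqref{eq:hull}, which the new potential must satisfy although $\varphi$ need not. By Remark~\ref{rem:log}, $\log|w|$ is positive on the part of $F(O)$ over $J$ and negative on $F(P)$, so a large multiple of it restores the order that \eqref{eq:hull} demands.

\section{The limit manifold}\label{sec:limit}

We prove Theorem~\ref{thm:main}(ii).

\subsection*{The chain of balls}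
One step handles only one half $P_j$ of the current ball, and the other half cannot simply be treated next, because its image under $F_j$ is no longer a half-ball. Instead we keep account of what is not yet covered with a finite measure, and always choose the half that covers more. The new region added at each step receives geometrically decreasing mass, so the uncovered mass tends to $0$. We aim at full measure, and not just density, because upper semicontinuity does not carry an upper bound from a dense set to its closure, while the mean value inequality carries it from a set of full measure to every point.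

We construct radii $R_j$, K\"ahler forms $\omega_j$ near $\overline B(R_j)$, nonempty open sets $O_j\subset B(R_j)$, compact \emph{covered sets} $C_j\subset B(R_j)$, and finite Borel measures $\nu_j$ on $B(R_j)$. Let $\lambda_j$ be Lebesgue measure on $B(R_j)$ normalized to total mass $1$, and write $U_j=B(R_j)\setminus C_j$. Start with the given $R_1,\omega_1$ and with $O_1=B(R_1/2)$, $C_1=\emptyset$, $\nu_1=\frac12\lambda_1$.

Given the data at stage $j$, let $P_j^\pm$ be the sets of Proposition~\ref{prop:embed} for $R_j$ and $O_j$. The sets $U_j\setminus P_j^+$ and $U_j\setminus P_j^-$ are disjoint, because $P_j^+\cup P_j^-=\overline B(R_j)$. So we can choose $P_j\in\{P_j^+,P_j^-\}$ with $\nu_j(U_j\setminus P_j)\le\frac12\nu_j(U_j)$. Proposition~\ref{prop:embed} gives $F_j=F$ and $R_{j+1}=\tilde R$, and Proposition~\ref{prop:extend} gives $\omega_{j+1}=\tilde\omega$. Put $O_{j+1}=F_j(O_j)$, $C_{j+1}=F_j(C_j\cup P_j)$, and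
\[
\nu_{j+1}(Y)=\nu_j\bigl(\{\xi\in B(R_j):F_j(\xi)\in Y\}\bigr)+2^{-j-1}\lambda_{j+1}(Y).
\]
Since $F_j$ is injective, the points of $B(R_j)$ mapped into $U_{j+1}$ are those of $U_j\setminus P_j$. Hence $\nu_{j+1}(U_{j+1})\le\frac12\nu_j(U_j)+2^{-j-1}$, and by induction
\begin{equation}\label{eq:measure}
\nu_j(U_j)\le j\,2^{-j}.
\end{equation}

Let $M$ be the direct limit: the disjoint union of the balls $B(R_j)$, with $\xi\in B(R_j)$ identified with $F_j(\xi)\in B(R_{j+1})$. The canonical maps $\iota_j\colon B(R_j)\to M$ are injective and satisfy $\iota_{j+1}\circ F_j=\iota_j$. Their images $M_j$ are open and increase to $M$, and their inverses are charts whose transition maps are compositions of the $F_j$. So $M$ is a connected, second countable complex manifold; it is Hausdorff because any two points lie in one open set $M_j$. By Proposition~\ref{prop:extend}(a), $F_j^*\omega_{j+1}=\omega_j$, so there is a K\"ahler form $\omega$ on $M$ with $\iota_j^*\omega=\omega_j$ for all $j$. In particular $\iota_1$ embeds $(B(R_1),\omega_1)$ holomorphically and isometrically. We extend $\iota_j$ to $\overline B(R_j)$ by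 the formula $\iota_{j+1}\circ F_j$. The extension is an isometric embedding for $\omega_j$, again by (a), and its image is compact and equals $\overline{M_j}$.

\subsection*{Plurisubharmonic functions are constant}
Let $Z=M\setminus\bigcup_k\iota_k(C_k)$ be the set of points never covered, a Borel set, and let $Z_j=\{\xi\in B(R_j):\iota_j(\xi)\in Z\}$. Then $Z_j\subset U_j$ and $F_j(Z_j)\subset Z_{j+1}$, so $\nu_j(Z_j)\le\nu_{j+1}(Z_{j+1})$. By \eqref{eq:measure}, for all $k\ge j$,
\[
2^{-j}\lambda_j(Z_j)\le\nu_j(Z_j)\le\nu_k(Z_k)\le k\,2^{-k}.
\]
So $Z$ has Lebesgue measure zero in each chart $\iota_j$.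

Let $v$ be psh on $M$ and let $s$ be its maximum on the compact set $\iota_1(\overline B(R_1/2))$. Apply \eqref{eq:hull} at stage $j$ to the psh function $v\circ\iota_{j+1}$ on $B(R_{j+1})$. Since $\iota_{j+1}(F_j(O_j))=\iota_j(O_j)=\dots=\iota_1(O_1)$, we get
\[
\sup_{\iota_j(P_j)}v=\sup_{F_j(P_j)}v\circ\iota_{j+1}\le\sup_{F_j(O_j)}v\circ\iota_{j+1}=\sup_{\iota_1(O_1)}v\le s .
\]
From $\iota_{j+1}(C_{j+1})=\iota_j(C_j)\cup\iota_j(P_j)$ it follows that $M\setminus Z=\bigcup_j\iota_j(P_j)$. So $v\le s$ almost everywhere, and then everywhere by the mean value inequality on small balls in the charts. Thus $v$ attains its maximum $s$ on the connected manifold $M$, and $v$ is constant. If $f$ is holomorphic on $M$, then $\operatorname{Re}f$ is psh, hence constant, and so $f$ is constant.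

\subsection*{Completeness}
For $j\ge2$ let $A_j=\iota_j(\{R_j-1\le|y|\le R_j\})$. These shells are pairwise disjoint: for $i<j$ we have $A_i\subset\overline{M_{j-1}}=\iota_j\bigl(F_{j-1}(\overline B(R_{j-1}))\bigr)\subset\iota_j(B(R_j-1))$. Let $m\ge1$ and let $\gamma$ be a curve from $\iota_1(0)$ to a point outside $M_{m+1}$. Fix $j\in\{2,\dots,m+1\}$. The curve starts in $\iota_j(B(R_j-1))$ and ends outside $M_j$. Let $t_j$ be the first time at which it leaves $M_j$, so that $\gamma(t_j)\in\iota_j(\{|y|=R_j\})$, and let $s_j<t_j$ be the last time before $t_j$ at which it lies in $\iota_j(\overline B(R_j-1))$. The arc $\gamma|_{[s_j,t_j]}$ lies in $A_j$ and has length at least $1$ by Proposition~\ref{prop:extend}(b). The $m$ arcs are disjoint, so $\gamma$ has length at least $m$. Hence the metric ball of radius $m$ about $\iota_1(0)$ lies in the compact set $\overline{M_{m+1}}$. All closed bounded sets are compact, and $(M,\omega)$ is complete by the Hopf--Rinow theorem.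

\subsection*{The diffeomorphism type}
The holomorphic embeddings $F_j$ are wild, but smoothly there is only one way to put a closed ball into a larger one. The precise statement is the disk theorem (Palais, Cerf; see \cite[Ch.~8, Thm.~3.1]{Hirsch}): if $f_0,f_1$ are orientation-preserving smooth embeddings of a closed $d$-dimensional ball into a connected oriented $d$-manifold $Y$ without boundary, then there is a diffeomorphism $\tau$ of $Y$ with compact support, isotopic to the identity, with $\tau\circ f_0=f_1$.

Let $\overline{\mathbb{B}}_j\subset\mathbb{R}^{2n}$ be the closed ball of radius $j$ about $0$. We construct orientation-preserving diffeomorphisms $G_j\colon\overline B(R_j)\to\overline{\mathbb{B}}_j$ with $G_{j+1}\circ F_j=G_j$. Let $G_1$ be a dilation. Given $G_j$, let $\sigma_j\colon\overline{\mathbb{B}}_{j+1}\to\overline B(R_{j+1})$ be the dilation. Both $\sigma_j|_{\overline{\mathbb{B}}_j}$ and $F_j\circ G_j^{-1}$ embed $\overline{\mathbb{B}}_j$ into $B(R_{j+1})$, and both preserve orientation, the second because $F_j$ is biholomorphic. Let $\tau$ be a compactly supported diffeomorphism of $B(R_{j+1})$,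 isotopic to the identity, with $\tau\circ\sigma_j=F_j\circ G_j^{-1}$ on $\overline{\mathbb{B}}_j$. Extend $\tau$ by the identity to the closed ball and put $G_{j+1}=(\tau\circ\sigma_j)^{-1}$. Then $G_{j+1}\circ F_j=G_j$. The maps $G_j\circ\iota_j^{-1}$ are diffeomorphisms from $M_j$ onto the open ball of radius $j$, and each extends the previous one. They define a diffeomorphism from $M$ onto $\mathbb{R}^{2n}$. This completes the proof of (ii).

\section{The K\"ahler form has no potential}\label{sec:potential}

We prove Theorem~\ref{thm:main}(iii). Since $M$ is diffeomorphic to $\mathbb{R}^{2n}$, we have $H^2(M,\mathbb{R})=0$, so $\omega=d\eta$ with $\eta$ a real $1$-form. Suppose $\omega=i\partial\bar\partial\varphi$. Conjugation gives $\omega=i\partial\bar\partial\bar\varphi$, so we may replace $\varphi$ by its real part. Then $\varphi$ is psh because $\omega>0$, and nonconstant because $\omega\ne0$, which contradicts (ii). Finally, if $H^1(M,\mathcal{O})$ vanished, Lemma~\ref{lem:potential} would produce such a $\varphi$. So $H^1(M,\mathcal{O})\ne0$, and the proof of Theorem~\ref{thm:main} is complete.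

\begin{thebibliography}{9}

\bibitem{Hirsch}
Hirsch, \emph{Differential Topology}.

\end{thebibliography}
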